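
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem*{problem}{Problem}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{The norm of the sum of a normalized unconditional basis is not determined by the space}


\begin{abstract}
Let $\{x_i\}$ and $\{y_i\}$ be two normalized $K$-unconditional bases of an $n$-dimensional Banach space. If both are $M$-dominated by the unit vector basis of $\ell_2^n$, then $\|\sum x_i\|$ and $\|\sum y_i\|$ are equivalent, and so are $\|\sum x_i^*\|$ and $\|\sum y_i^*\|$, with constants depending only on $K$ and $M$. We show that without domination this fails for every $K>1$, even if one of the two bases is $1$-dominated by $\ell_2^n$. For $K=1$ it is true without domination, with the optimal constant $2$ for real scalars. If only one basis is dominated, one half of each equivalence survives, and for $K>1$ the other half fails. The counterexample is built from a signed adjacency matrix of the hypercube.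
\end{abstract}

\section{The question and the answer}

Throughout, $X$ is a finite dimensional Banach space over $\mathbb K=\mathbb R$ or $\mathbb C$, and $\mathbb T=\{t\in\mathbb K:|t|=1\}$. A basis $\{x_i\}_{i=1}^n$ of $X$ is \emph{$K$-unconditional} if
\[
\Big\|\sum_{i=1}^n\varepsilon_ia_ix_i\Big\|\le K\Big\|\sum_{i=1}^na_ix_i\Big\|
\qquad\text{for all scalars $a_i$ and all signs }\varepsilon_i=\pm1,
\]
and \emph{normalized} if $\|x_i\|=1$ for all $i$. The biorthogonal functionals are denoted by $\{x_i^*\}_{i=1}^n$; they form a basis of $X^*$. For $M\ge1$, the basis is \emph{$M$-dominated by the unit vector basis of $\ell_2^n$} (for short, by $\ell_2^n$) if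
\[
\Big\|\sum_{i=1}^na_ix_i\Big\|\le M\Big(\sum_{i=1}^n|a_i|^2\Big)^{1/2}\qquad\text{for all scalars }a_i .
\]

For an unconditional basis, the two numbers $\|\sum x_i\|$ and $\|\sum x_i^*\|$ have a simple meaning. Up to a factor depending on $K$, the first is the norm of the map $\ell_\infty^n\to X$, $(a_i)\mapsto\sum a_ix_i$, and the second is the norm of the map $X\to\ell_1^n$, $v\mapsto(x_i^*(v))$. Do these numbers, up to constants, depend on the basis, or only on the space?

In one important situation they depend only on the space. By \cite[Theorem 3.1]{Source}, if $\{x_i\}$ is normalized, $K$-unconditional and $M$-dominated by $\ell_2^n$, then both numbers are equivalent, with constants depending only on $K$ and $M$, to quantities defined by $X$ alone. For instance,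
\[
\frac1K\Big\|\sum_{i=1}^n x_i^*\Big\|\le\pi_1(X)\le MK\sqrt2\,\Big\|\sum_{i=1}^n x_i^*\Big\|,
\]
where $\pi_1(X)$ is the absolutely summing norm of the identity of $X$, that is, the least $c$ with $\sum_k\|v_k\|\le c\,\sup_{\|\phi\|\le1}\sum_k|\phi(v_k)|$ for all finite families $(v_k)$ in $X$. Consequently, any two such bases satisfy
\begin{equation}\label{eq:pair1}
C^{-1}\Big\|\sum_{i=1}^ny_i\Big\|\le\Big\|\sum_{i=1}^nx_i\Big\|\le C\Big\|\sum_{i=1}^ny_i\Big\|,
\end{equation}
\begin{equation}\label{eq:pair2}
C^{-1}\Big\|\sum_{i=1}^ny_i^*\Big\|\le\Big\|\sum_{i=1}^nx_i^*\Big\|\le C\Big\|\sum_{i=1}^ny_i^*\Big\|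
\end{equation}
with $C=C(K,M)$. By \cite[Corollary 3.4]{Source}, the inequalities \eqref{eq:pair1} and \eqref{eq:pair2} also hold for any two normalized $K$-unconditional bases of $X$ with $C$ depending on $K$ and the cotype $2$ constant of $X$. Indeed, let $M$ be this constant, so that $\big(\sum\|v_k\|^2\big)^{1/2}\le M\big(\mathbb E\|\sum\varepsilon_kv_k\|^2\big)^{1/2}$ for all finite families $(v_k)$ in $X$. Then $\|\sum a_ix_i\|\ge(\sum|a_i|^2)^{1/2}/(KM)$; dually, $\{x_i^*\}$ is $KM$-dominated by $\ell_2^n$, and Theorem 3.1 is applied to the dual bases. (Their vectors have norms between $1$ and $K$, see \eqref{eq:dualnorm}, so normalizing them costs only factors depending on $K$.) Concerning the domination hypothesis, the authors of \cite{Source} write: ``we do not know if this requirement is really needed.'' We make the question precise as follows.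

\begin{problem}
Let $K\ge1$. Is there a constant $C=C(K)<\infty$ such that \eqref{eq:pair1} and \eqref{eq:pair2} hold for every finite dimensional Banach space $X$ and every pair of normalized $K$-unconditional bases $\{x_i\}_{i=1}^n$, $\{y_i\}_{i=1}^n$ of $X$?
\end{problem}

One might guess that the answer is yes. If two $K$-unconditional bases are \emph{orthonormal} for a common inner product, then their sums have comparable norms, whatever the norm of $X$ is (Section~\ref{subsec:reduction}). If the bases are only \emph{orthogonal} for a common inner product and normalized in $X$, then what matters is how the two normalizations compare. For $K=1$ a common inner product for which both bases are orthogonal always exists, the isometries of $X$ control the normalizations, and the guess is right. For $K>1$, however close to $1$, the normalizations are out of control even for suitable pairs of bases that are orthogonal for a common inner product, and the answer is negative.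

\begin{theorem}\label{thm:A}
Let $K>1$ and $L<\infty$. There are a finite dimensional space $X$ and normalized $K$-unconditional bases $\{x_i\}_{i=1}^n$, $\{y_i\}_{i=1}^n$ of $X$ with
\[
\Big\|\sum_{i=1}^n x_i\Big\|\ge L\,\Big\|\sum_{i=1}^n y_i\Big\|,\qquad
\Big\|\sum_{i=1}^n y_i^*\Big\|\ge L\,\Big\|\sum_{i=1}^n x_i^*\Big\| .
\]
Moreover, $\{y_i\}$ is $1$-dominated by the unit vector basis of $\ell_2^n$. Hence no $C(K)$ exists for any $K>1$, for either of the pairs \eqref{eq:pair1}, \eqref{eq:pair2}.
\end{theorem}

\begin{theorem}\label{thm:B}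
Let $K=1$. For any two normalized $1$-unconditional bases of a finite dimensional space, \eqref{eq:pair1} and \eqref{eq:pair2} hold with $C=2$ if $\mathbb K=\mathbb R$ and with $C=4$ if $\mathbb K=\mathbb C$. For $\mathbb K=\mathbb R$ the constant $2$ is optimal in both pairs.
\end{theorem}

\begin{theorem}\label{thm:C}
Let $\{x_i\}_{i=1}^n$, $\{y_i\}_{i=1}^n$ be normalized $K$-unconditional bases of $X$, and suppose that $\{y_i\}$ (only) is $M$-dominated by the unit vector basis of $\ell_2^n$. Put $\kappa=K$ if $\mathbb K=\mathbb R$ and $\kappa=2K$ if $\mathbb K=\mathbb C$. Then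
\[
\Big\|\sum_{i=1}^n y_i\Big\|\le\sqrt2\,\kappa^2MK^2\,\Big\|\sum_{i=1}^n x_i\Big\|,\qquad
\Big\|\sum_{i=1}^n x_i^*\Big\|\le\sqrt2\,\kappa MK^3\,\Big\|\sum_{i=1}^n y_i^*\Big\| .
\]
For every $K>1$, neither reverse inequality holds with a constant depending only on $K$ and $M$.
\end{theorem}

Thus for $K>1$ the domination hypothesis cannot be dropped, and it cannot even be weakened to domination of one of the two bases. If both bases are dominated, Theorem~\ref{thm:C} can be used twice, with the roles exchanged, and gives both \eqref{eq:pair1} and \eqref{eq:pair2} back.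

Section~\ref{sec:square} contains the one inequality used in all three proofs. It also explains how, for two bases that are orthogonal for a common inner product, the problem reduces to comparing the norms of the vectors of two orthonormal bases. Sections~\ref{sec:A}, \ref{sec:B} and~\ref{sec:C} prove the three theorems; they are independent of each other, except that the last sentence of Theorem~\ref{thm:C} is a consequence of Theorem~\ref{thm:A}.

\section{Random signs and square functions}\label{sec:square}

\subsection{Multipliers}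
Let $\{z_j\}$ be a $K$-unconditional basis. A vector $(\lambda_j)$ with entries in $[-1,1]$ is a convex combination of sign vectors, so $\|\sum\lambda_ja_jz_j\|\le K\|\sum a_jz_j\|$. If the $\lambda_j$ are complex with $|\lambda_j|\le1$, splitting into real and imaginary parts gives the same with $2K$ in place of $K$. We write $\kappa$ for any constant such that
\[
\Big\|\sum_j\lambda_ja_jz_j\Big\|\le\kappa\Big\|\sum_ja_jz_j\Big\|\qquad\text{for all scalars $a_j$ and all }\lambda_j\in\mathbb K,\ |\lambda_j|\le1 .
\]
So one may take $\kappa=K$ for real and $\kappa=2K$ for complex scalars. Every vector $(\lambda_j)$ with $|\lambda_j|\le1$ is a convex combination of vectors with all entries in $\mathbb T$. Hence one may also take $\kappa=K$ whenever the inequality holds with constant $K$ for all $\lambda_j\in\mathbb T$. Taking adjoints, we see that the dual basis $\{z_j^*\}$ is $K$-unconditional, with the same $\kappa$.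

If moreover $\|z_j\|=1$, then
\begin{equation}\label{eq:dualnorm}
1\le\|z_j^*\|\le\tfrac{1+K}2\le K .
\end{equation}
The lower bound holds because $z_j^*(z_j)=1$. For the upper bound, let $D$ be the operator that changes the sign of the $j$-th coordinate; then $2z_j^*(v)z_j=v-Dv$ has norm at most $(1+K)\|v\|$.

\subsection{Khintchine's inequality}
Let $\varepsilon_i$ be independent random signs, $\mathbb P(\varepsilon_i=1)=\mathbb P(\varepsilon_i=-1)=\frac12$. For all scalars $b_1,\dots,b_N\in\mathbb K$,
\begin{equation}\label{eq:khintchine}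
\mathbb E\Big|\sum_{i=1}^N\varepsilon_ib_i\Big|\ge\frac1{\sqrt2}\Big(\sum_{i=1}^N|b_i|^2\Big)^{1/2}.
\end{equation}
For real $b_i$ this is Szarek's theorem \cite{Szarek}. We include a short proof that treats both scalar fields at once. Put $f(\varepsilon)=|\sum\varepsilon_ib_i|$ on the cube $\{-1,1\}^N$, and let $\varepsilon^{(k)}$ be $\varepsilon$ with the $k$-th sign changed. Define
\[
(\mathcal Nf)(\varepsilon)=\frac12\sum_{k=1}^N\big(f(\varepsilon)-f(\varepsilon^{(k)})\big).
\]
Since $\sum_k\sum_i\varepsilon^{(k)}_ib_i=(N-2)\sum_i\varepsilon_ib_i$, the triangle inequality gives $\sum_kf(\varepsilon^{(k)})\ge(N-2)f(\varepsilon)$. Hence $\mathcal Nf\le f$ and, as $f\ge0$, $\mathbb E(f\,\mathcal Nf)\le\mathbb Ef^2$. On the other hand, expand $f$ in the orthonormal Walsh functions $w_S(\varepsilon)=\prod_{i\in S}\varepsilon_i$ as $f=\sum_S\hat f(S)w_S$. We have $\mathcal Nw_S=|S|w_S$, because changing the $k$-th sign changes $w_S$ into $-w_S$ if $k\in S$ and leaves it fixed otherwise. As $f(-\varepsilon)=f(\varepsilon)$, we have $\hat f(S)=0$ for $|S|$ odd. So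 the smallest $|S|>0$ that occurs is at least $2$, and
\[
\mathbb Ef^2\ge\mathbb E(f\,\mathcal Nf)=\sum_S|S|\hat f(S)^2\ge2\sum_{S\ne\emptyset}\hat f(S)^2=2\big(\mathbb Ef^2-(\mathbb Ef)^2\big).
\]
Therefore $\sum|b_i|^2=\mathbb Ef^2\le2(\mathbb Ef)^2$, which is \eqref{eq:khintchine}.

\subsection{The comparison lemma}
Given one basis expanded in another, we wish to bound the norm of the sum of the first from below by the norm of the sum of the second. Random signs remove cancellation, and Khintchine's inequality bounds the mean modulus of each random coefficient from below by the $\ell_2$-norm of a row of the matrix of the expansion.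

\begin{lemma}\label{lem:square}
Let $\{z_j\}$ be an unconditional basis of a finite dimensional space with multiplier constant $\kappa$, and let $v_i=\sum_jb_{ji}z_j$ for finitely many $i$. If $0\le s_j\le\big(\sum_i|b_{ji}|^2\big)^{1/2}$ for all $j$, then
\[
\mathbb E\Big\|\sum_i\varepsilon_iv_i\Big\|\ge\frac1{\sqrt2\,\kappa}\Big\|\sum_js_jz_j\Big\| .
\]
\end{lemma}

\begin{proof}
Let $c_j(\varepsilon)=\sum_i\varepsilon_ib_{ji}$, so that $\sum_i\varepsilon_iv_i=\sum_jc_jz_j$, and let $t_j=\mathbb E|c_j|$. Choose $\theta_j(\varepsilon)\in\mathbb T$ with $\theta_jc_j=|c_j|$. For every fixed sign vector $\mu$,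
\[
\Big\|\sum_j\mu_jt_jz_j\Big\|=\Big\|\mathbb E\sum_j\mu_j\theta_jc_jz_j\Big\|\le\mathbb E\Big\|\sum_j\mu_j\theta_jc_jz_j\Big\|\le\kappa\,\mathbb E\Big\|\sum_jc_jz_j\Big\| .
\]
By \eqref{eq:khintchine}, $0\le s_j\le\sqrt2\,t_j$. So $(s_j)$ is a convex combination of the vectors $(\sqrt2\,\mu_jt_j)$, and $\|\sum s_jz_j\|\le\sqrt2\max_\mu\|\sum\mu_jt_jz_j\|$.
\end{proof}

\subsection{Two orthonormal bases, and the smallest example}\label{subsec:reduction}
Let $(e_v)$ and $(f_u)$ be orthonormal bases of $\mathbb K^n$, and let $\|\cdot\|$ be any norm on $\mathbb K^n$ for which both are $K$-unconditional. The matrix of the expansion $e_v=\sum_u\langle e_v,f_u\rangle f_u$ is unitary, so its rows have $\ell_2$-norm $1$, and Lemma~\ref{lem:square} gives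
\[
\Big\|\sum_ve_v\Big\|\ge\frac1K\,\mathbb E\Big\|\sum_v\varepsilon_ve_v\Big\|\ge\frac1{\sqrt2\,\kappa K}\Big\|\sum_uf_u\Big\| ,
\]
and conversely. So the sums of the orthonormal bases are always comparable. Hence the sums of the normalized bases $e_v/\|e_v\|$ and $f_u/\|f_u\|$ can differ much only if the normalizing factors do. If all $\|f_u\|=1$ and all $\|e_v\|=\alpha$ with $\alpha$ small, then the norm of the sum of the vectors $e_v/\alpha$ is at least $1/(\sqrt2\,\kappa K\alpha)$ times that of the sum of the $f_u$. The question becomes: \emph{can two orthonormal bases be $K$-unconditional for the same norm, while in this norm the vectors of the first are much shorter than those of the second?}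

The smallest example is the real space $\ell_1^2$ with
\[
e_1,\ e_2\qquad\text{and}\qquad f_1=\tfrac1{\sqrt2}(e_1+e_2),\quad f_2=\tfrac1{\sqrt2}(e_1-e_2).
\]
The sums $e_1+e_2$ and $f_1+f_2=\sqrt2\,e_1$ have norms $2$ and $\sqrt2$, while $\|e_i\|=1$ and $\|f_j\|=\sqrt2$. Normalizing, $x_i=e_i$ and $y_j=f_j/\sqrt2$, we have
\[
\|ay_1+by_2\|=\tfrac12(|a+b|+|a-b|)=\max(|a|,|b|),
\]
so both bases are normalized and $1$-unconditional, and
\begin{equation}\label{eq:sharp}
\|x_1+x_2\|=2,\qquad\|y_1+y_2\|=1 .
\end{equation}
One factor $\sqrt2$ comes from Khintchine's inequality and one from the ratio of the norms $\|f_j\|/\|e_i\|$. For $K=1$ this ratio never exceeds $\sqrt2$ when the two vectors are not orthogonal; this will give Theorem~\ref{thm:B}. For $K>1$ it can be made as large as we wish; this will give Theorem~\ref{thm:A}.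

\section{Proof of Theorem~\ref{thm:A}}\label{sec:A}

\subsection{The smallest norm with the required symmetries}
Let $V$ be a finite set and $U$ a real symmetric orthogonal matrix indexed by $V$, so $U^2=I$. Let $(e_v)_{v\in V}$ be the standard basis of $\mathbb K^V$, with the usual inner product and norm $|\cdot|_2$, and
\[
f_u=Ue_u=\sum_vU_{vu}e_v,\qquad\text{so that}\qquad e_v=\sum_uU_{uv}f_u .
\]
For $\theta\in\mathbb T^V$ let $D_\theta e_v=\theta_ve_v$ and $D_\theta'=UD_\theta U$; then $D'_\theta f_u=\theta_uf_u$. Let $\mathcal W_m$ be the set of products (``words'') of $m$ operators, each of the form $D_\theta$ or $D'_\theta$, with $\mathcal W_0=\{I\}$. All words are unitary. Fix $K>1$ and put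
\[
\|v\|=\sup_{m\ge0}\ \sup_{W\in\mathcal W_m}\ K^{-m}\max_{u\in V}|\langle Wv,f_u\rangle|,\qquad X=(\mathbb K^V,\|\cdot\|).
\]
The reason for this definition is the following. If $\nu$ is a norm for which all $D_\theta$ and $D'_\theta$ have norm at most $K$, and if $|\langle v,f_u\rangle|\le\nu(v)$ for all $u$ and $v$, then $\nu(v)\ge K^{-m}\nu(Wv)\ge K^{-m}|\langle Wv,f_u\rangle|$ for $W\in\mathcal W_m$, so $\nu\ge\|\cdot\|$. By the next proposition, $\|\cdot\|$ has these two properties itself. It is therefore the smallest such norm, and among all such norms it makes the vectors $e_v$ shortest.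

\begin{proposition}\label{prop:norm}
$\|\cdot\|$ is a norm with $\|\cdot\|\le|\cdot|_2$; the bases $(e_v)$ and $(f_u)$ are $K$-unconditional, even for all multipliers in $\mathbb T$; $\|f_u\|=1$ for all $u$; and
\begin{equation}\label{eq:ev}
\|e_v\|=\sup_{m\ge0}\ \sup_{W\in\mathcal W_m}\ K^{-m}\max_{u\in V}|(UW)_{uv}| .
\end{equation}
\end{proposition}

\begin{proof}
Since words are unitary and $|f_u|_2=1$, we have $\|v\|\le|v|_2<\infty$. As a supremum of seminorms $\|\cdot\|$ is a seminorm, and the term $m=0$ shows that $|\langle v,f_u\rangle|\le\|v\|$ for all $u$, so $\|v\|=0$ only for $v=0$. If $R$ is some $D_\theta$ or $D'_\theta$ and $W\in\mathcal W_m$, then $WR\in\mathcal W_{m+1}$, so $K^{-m}|\langle WRv,f_u\rangle|\le K\|v\|$. Hence $\|Rv\|\le K\|v\|$. Next, $1=|\langle f_u,f_u\rangle|\le\|f_u\|\le|f_u|_2=1$. Finally, $\langle We_v,f_u\rangle=\langle We_v,Ue_u\rangle=\langle UWe_v,e_u\rangle=(UW)_{uv}$.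
\end{proof}

It remains to choose $U$ so that \eqref{eq:ev} is small. Long words are harmless: they are unitary, and carry the weight $K^{-m}$. This is where $K>1$ is used. We therefore need an orthogonal matrix $U$ such that, for a fixed number $m_0$, \emph{no word $W$ with at most $m_0$ factors gives $UW$ a large entry}.

\subsection{Which matrix? Words with two factors}
The first guess is a matrix with all entries as small as possible. It may fail already for words with two factors. Let $V=\mathbb F_2^{2k}$, $n=4^k$, and let $U_{ab}=n^{-1/2}(-1)^{a\cdot b}$ be the Walsh matrix. Write $c=(c',c'')$ with $c',c''\in\mathbb F_2^k$ and put $\theta_c=(-1)^{c'\cdot c''}$. Then, with $s=u+a$,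
\[
(UD_\theta U)_{ua}=\frac1n\sum_{c',c''}(-1)^{c'\cdot c''+s'\cdot c'+s''\cdot c''}=\frac{2^k}n\,(-1)^{s'\cdot s''}=\pm n^{-1/2},
\]
because the sum over $c'$ vanishes unless $c''=s'$. Given $u,v$, choose signs $\eta_a$ so that all terms below are positive:
\[
(UD_\theta D'_\eta)_{uv}=(UD_\theta UD_\eta U)_{uv}=\sum_a(UD_\theta U)_{ua}\,\eta_a\,U_{av}=n\cdot n^{-1/2}\cdot n^{-1/2}=1 .
\]
So $\langle D_\theta D_\eta' e_v,f_u\rangle=1$, and both $D_\theta D'_\eta e_v$ and $f_u$ are unit vectors for $|\cdot|_2$; that is, $D_\theta D'_\eta e_v=f_u$. Two changes of sign carry $e_v$ to $f_u$, and $\|f_u\|\le K^2\|e_v\|$ in every norm for which both bases are $K$-unconditional. With all entries nonzero, there are so many paths $u\to c\to a\to v$ that signs can align them.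

We therefore look for a \emph{sparse} orthogonal matrix. Define
\[
A_1=\begin{pmatrix}0&1\\1&0\end{pmatrix},\qquad A_{d+1}=\begin{pmatrix}A_d&I\\I&-A_d\end{pmatrix},\qquad\text{so}\quad
A_2=\begin{pmatrix}0&1&1&0\\1&0&0&1\\1&0&0&-1\\0&1&-1&0\end{pmatrix}.
\]
The matrix $A_d$ is real symmetric, indexed by $V=\{0,1\}^d$, $n=|V|=2^d$. Replacing each entry by its modulus, we obtain the adjacency matrix $H$ of the hypercube graph, in which $u$ and $v$ are adjacent if they differ in exactly one coordinate. By induction $A_d^2=d\,I$, since $A_1^2=I$ and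
\[
A_{d+1}^2=\begin{pmatrix}A_d^2+I&0\\0&A_d^2+I\end{pmatrix}.
\]
(The signs are needed for this: two vertices that differ in two coordinates are joined by two paths of length $2$, and the signs make their contributions to $A_d^2$ cancel.) Hence
\[
U=d^{-1/2}A_d
\]
is real, symmetric and orthogonal. From now on $U$ is this matrix and $X$ is the corresponding space.

Let us bound the words with at most two factors by hand. For $m=0$ the entries of $U$ have modulus at most $d^{-1/2}$. For $m=1$ the matrices $UD_\theta$ and $UD'_\theta=D_\theta U$ have entries of the same moduli as $U$. For $m=2$, products $D_\theta D_\eta$ and $D'_\theta D'_\eta$ reduce to $m=1$, and $UD'_\theta D_\eta=D_\theta UD_\eta$ again has the moduli of $U$. The only new matrix is the one that was fatal for the Walsh matrix,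
\[
UD_\theta D'_\eta=UD_\theta UD_\eta U .
\]
Its $(u,v)$ entry is a sum, over walks of length $3$ from $u$ to $v$ in the hypercube, of terms of modulus $d^{-3/2}$. A walk is given by the sequence of coordinates (\emph{directions}) that it changes. If $u$ and $v$ differ only in the direction $i$, the possible sequences are $(i,i,i)$ and the three arrangements of $(i,j,j)$ with $j\ne i$, in all $3(d-1)+1\le3d$. If $u,v$ differ in three directions, then $d\ge3$ and there are $6\le3d$ sequences; otherwise there are none. So every entry has modulus at most $3d/d^{3/2}=3/\sqrt d$, no matter which multipliers are used. Words with three or more factors contribute at most $K^{-3}$ to \eqref{eq:ev}, hence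
\[
\|e_v\|\le\max\big(K^{-3},\,3/\sqrt d\,\big).
\]
The gain comes from parity. A walk of length $2$ can return to its starting point in $d$ ways, and $d$ times $d^{-2/2}$ is $1$: there is no gain. In a walk of odd length at least one direction is not free but prescribed by $u$ and $v$, and this gains a factor $\sqrt d$. Since $UW$ always contains an odd number of factors $U$, the same happens for all words.

\subsection{All words}

\begin{lemma}\label{lem:short}
For every $v\in V$ and every integer $m_0\ge0$,
\begin{equation}\label{eq:short}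
\|e_v\|\le\max\Big(K^{-(m_0+1)},\ \frac{(2m_0+1)!}{\sqrt d}\Big).
\end{equation}
\end{lemma}

\begin{proof}
We use \eqref{eq:ev}. Words with $m\ge m_0+1$ factors contribute at most $K^{-(m_0+1)}$, because $UW$ is unitary. Let $m\le m_0$ and $W\in\mathcal W_m$, and let $p\le m$ be the number of factors of $W$ of the form $D'_\theta=UD_\theta U$. Then $UW$ is a product of unimodular diagonal matrices and exactly $\ell=2p+1$ copies of $U$. Taking moduli of all entries,
\[
|(UW)_{uv}|\le d^{-\ell/2}(H^\ell)_{uv}.
\]
The number $(H^\ell)_{uv}$ counts the walks of length $\ell$ from $u$ to $v$, that is, the sequences in $\{1,\dots,d\}^\ell$ in which exactly the directions in which $u$ and $v$ differ occur an odd number of times. Let $r$ be the number of these directions. If there is no such sequence, then $(UW)_{uv}=0$. Otherwise $r\equiv\ell\pmod2$, so $r$ is odd and $1\le r\le\ell$. In such a sequence, pair off positions with equal entries until exactly one occurrence of each of the $r$ odd directions is left. This leaves $r$ unpaired positions and makes $q=(\ell-r)/2$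 pairs. The sequence is determined by the set of pairs, a bijection from the unpaired positions onto the $r$ odd directions, and one direction for each pair. There are $\ell!/(2^q\,q!\,r!)$ ways to choose $q$ disjoint pairs among $\ell$ positions. Hence
\[
(H^\ell)_{uv}\le\frac{\ell!}{2^q\,q!\,r!}\cdot r!\cdot d^{\,q}\le\ell!\;d^{(\ell-1)/2},
\]
where the last step uses $r\ge1$. So $|(UW)_{uv}|\le\ell!/\sqrt d\le(2m_0+1)!/\sqrt d$.
\end{proof}

\subsection{Conclusion}
Let $L\ge1$, as we may assume, and put $L'=\sqrt2\,K^2L$. Choose first $m_0$ with $K^{m_0+1}\ge L'$, which is possible because $K>1$, and then $d$ with $\sqrt d\ge L'(2m_0+1)!$. By Lemma~\ref{lem:short},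
\[
\alpha_v:=\|e_v\|\le1/L'\qquad\text{for all }v\in V .
\]
Put $x_v=e_v/\alpha_v$ and $y_u=f_u$. By Proposition~\ref{prop:norm}, these are normalized $K$-unconditional bases of $X$. Moreover $\|\sum a_uy_u\|\le|\sum a_uf_u|_2=(\sum|a_u|^2)^{1/2}$, so $\{y_u\}$ is $1$-dominated by $\ell_2^n$. Since the unconditionality holds for all multipliers in $\mathbb T$, we may use $\kappa=K$ in Lemma~\ref{lem:square}, for these bases and their duals.

\emph{The sums.} We have $x_v=\sum_u\alpha_v^{-1}U_{uv}\,y_u$, and for each $u$
\[
\sum_v\alpha_v^{-2}U_{uv}^2\ge L'^2\sum_vU_{uv}^2=L'^2 .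
\]
Lemma~\ref{lem:square} with $s_u=L'$ gives
\[
\Big\|\sum_vx_v\Big\|\ge\frac1K\,\mathbb E\Big\|\sum_v\varepsilon_vx_v\Big\|\ge\frac{L'}{\sqrt2\,K^2}\Big\|\sum_uy_u\Big\|=L\,\Big\|\sum_uy_u\Big\| .
\]

\emph{The dual sums.} Identify $X^*$ with $\mathbb K^V$ through the bilinear pairing $\sum_va_vb_v$. As $U$ is real and orthogonal, $x_v^*=\alpha_ve_v$ and $y_u^*=f_u=\sum_vU_{vu}\alpha_v^{-1}x_v^*$. For each $v$ we have $\sum_uU_{vu}^2\alpha_v^{-2}=\alpha_v^{-2}\ge L'^2$. Lemma~\ref{lem:square} in $X^*$, for the basis $\{x_v^*\}$ and $s_v=L'$, gives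
\[
\Big\|\sum_uy_u^*\Big\|\ge\frac1K\,\mathbb E\Big\|\sum_u\varepsilon_uy_u^*\Big\|\ge\frac{L'}{\sqrt2\,K^2}\Big\|\sum_vx_v^*\Big\|=L\,\Big\|\sum_vx_v^*\Big\| .
\]
This proves the two inequalities of Theorem~\ref{thm:A}. As $L$ is arbitrary, neither \eqref{eq:pair1} nor \eqref{eq:pair2} holds with a constant depending only on $K$. \qed

\begin{remark}
The proof gives a rate. Let $m_0=\lfloor\frac{\log d}{8\log\log d}\rfloor$. For $d\ge d_0(K)$ we have $2m_0+1\le\log d$, hence
\begin{align*}
\log\big((2m_0+1)!\,K^{m_0+1}\big)&\le(2m_0+1)\log\log d+(m_0+1)\log K\\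
&\le\tfrac14\log d+\log\log d+o(\log d)\le\tfrac12\log d ,
\end{align*}
so \eqref{eq:short} gives $\|e_v\|\le K^{-(m_0+1)}$. The proof above then applies with $L'=K^{m_0+1}$, that is, $L=K^{m_0-1}/\sqrt2$. Since $d\ge\log n$ for $n=2^d$, and $t\mapsto\log t/\log\log t$ is increasing for large $t$, the constant needed in dimension $n=2^d$ is at least $\exp\big(c_K\frac{\log\log n}{\log\log\log n}\big)$ for $n$ large, with some $c_K>0$.
\end{remark}

\section{Proof of Theorem~\ref{thm:B}}\label{sec:B}

Let $\{x_i\}$ and $\{y_j\}$ be normalized $1$-unconditional bases of $X$. We return to the setting of Section~\ref{subsec:reduction}: first we find an inner product for which both bases are orthogonal, then we compare the norms in $X$ of the corresponding orthonormal vectors.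

\subsection{A common inner product}
For $K=1$ all sign changes in either basis are isometries of $X$. The group $G$ of all linear isometries of $X$ is compact, so averaging an inner product over $G$ gives a $G$-invariant inner product $\langle\cdot,\cdot\rangle$, linear in the first variable, with norm $|\cdot|$. Let $R_i\in G$ change the sign of the $i$-th coordinate with respect to $\{x_i\}$. For $k\ne i$ we have $\langle x_i,x_k\rangle=\langle R_ix_i,R_ix_k\rangle=-\langle x_i,x_k\rangle$, so $\{x_i\}$ is orthogonal; by the same argument $\{y_j\}$ is orthogonal. Put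
\[
e_i=\frac{x_i}{|x_i|},\quad f_j=\frac{y_j}{|y_j|},\quad\alpha_i=\|e_i\|,\quad\beta_j=\|f_j\|,\quad u_{ji}=\langle e_i,f_j\rangle .
\]
Then $(u_{ji})$ is unitary, $x_i=e_i/\alpha_i$, $y_j=f_j/\beta_j$, and
\begin{equation}\label{eq:bji}
x_i=\sum_jb_{ji}y_j,\qquad b_{ji}=\frac{\beta_j}{\alpha_i}\,u_{ji}.
\end{equation}

\subsection{Norms of linked vectors}

\begin{lemma}\label{lem:linked}
If $u_{ji}\ne0$, then $\frac1{\sqrt2}\le\beta_j/\alpha_i\le\sqrt2$.
\end{lemma}

The assumption $u_{ji}\ne0$ cannot be omitted: if $X$ is the orthogonal sum of two $G$-invariant subspaces, then the inner product may be rescaled on each of them independently. The idea of the proof is that two reflections with non-orthogonal axes generate enough isometries in a plane to surround $f_j$ by images of $e_i$.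

\begin{proof}
Write $e=e_i$, and let $f$ be the unimodular multiple of $f_j$ for which $\langle e,f\rangle=\cos\theta$ with $\theta\in[0,\frac\pi2)$. Then $\|f\|=\beta_j$. The maps
\[
R_ev=v-2\langle v,e\rangle e,\qquad R_fv=v-2\langle v,f\rangle f
\]
change the sign of one basis coordinate (in the basis $\{x_i\}$ and $\{y_j\}$, respectively; the second does not change when $f$ is replaced by $f_j$), so they are isometries of $X$. If $\theta=0$, then $e=f$ and $\beta_j=\alpha_i$. Let $\theta>0$. The inner product is real on the real plane $E=\mathrm{span}_{\mathbb R}(e,f)$, and $R_e,R_f$ map $E$ to $E$ and act there as orthogonal reflections. Measure angles in $E$ so that $e$ is at angle $0$ and $f$ at angle $\theta$.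

The product $R_fR_e$ acts on $E$ as the rotation by $2\theta$, and $-R_fR_e$ as the rotation by $2\theta-\pi$. Both are isometries of $X$. Put
\[
\delta=2\theta\ \text{ if }\theta\le\tfrac\pi4,\qquad\delta=\pi-2\theta\ \text{ if }\theta>\tfrac\pi4 .
\]
In either case $0<\delta\le\frac\pi2$, and the rotation of $E$ by $\delta$ (or its inverse, the rotation by $-\delta$) is induced by an isometry of $X$. Therefore, for every $k\in\mathbb Z$, the vector $g_k\in E$ with $|g_k|=1$ at angle $k\delta$ satisfies $\|g_k\|=\|e\|$. The vector $f$ is at angle $k\delta+t$ for some $k\in\mathbb Z$ and $t\in[0,\delta]$, so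
\[
f=\frac{\sin(\delta-t)\,g_k+\sin t\;g_{k+1}}{\sin\delta},
\]
and
\[
\|f\|\le\frac{\sin(\delta-t)+\sin t}{\sin\delta}\,\|e\|=\frac{\cos(t-\frac\delta2)}{\cos\frac\delta2}\,\|e\|\le\frac{\|e\|}{\cos\frac\pi4}=\sqrt2\,\|e\| .
\]
Thus $\beta_j\le\sqrt2\,\alpha_i$. Exchanging the roles of $e$ and $f$ we obtain $\alpha_i\le\sqrt2\,\beta_j$.
\end{proof}

\subsection{Conclusion}
By \eqref{eq:bji} and Lemma~\ref{lem:linked}, $\sum_i|b_{ji}|^2\ge\frac12\sum_i|u_{ji}|^2=\frac12$ for each $j$; the terms with $u_{ji}=0$ vanish on both sides. Sign changes are isometries, so Lemma~\ref{lem:square} with $s_j=2^{-1/2}$ gives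
\[
\Big\|\sum_ix_i\Big\|=\mathbb E\Big\|\sum_i\varepsilon_ix_i\Big\|\ge\frac1{2\kappa}\Big\|\sum_jy_j\Big\|,
\]
with $\kappa=1$ for real and $\kappa=2$ for complex scalars. Exchanging the roles of the bases, we obtain \eqref{eq:pair1} with $C=2$ and $C=4$, respectively. The dual bases are $1$-unconditional, and normalized by \eqref{eq:dualnorm} with $K=1$; applying the result to them in $X^*$ gives \eqref{eq:pair2}.

For optimality take the real space $\ell_1^2$ and the bases of Section~\ref{subsec:reduction}. By \eqref{eq:sharp}, $\|x_1+x_2\|=2\|y_1+y_2\|$. In the dual space $\ell_\infty^2$ we have $x_i^*=e_i^*$, $y_1^*=e_1^*+e_2^*$ and $y_2^*=e_1^*-e_2^*$. So $\|x_1^*+x_2^*\|=1$ and $\|y_1^*+y_2^*\|=\|2e_1^*\|=2$. \qed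

\section{Proof of Theorem~\ref{thm:C}}\label{sec:C}

In general there is now no common inner product. Its place is taken by biorthogonality: with
\[
a_{ij}=x_i^*(y_j),\qquad b_{ji}=y_j^*(x_i),
\]
we have
\begin{equation}\label{eq:expand}
x_i^*=\sum_ja_{ij}y_j^*,\qquad y_j^*=\sum_ib_{ji}x_i^*,\qquad\sum_ja_{ij}b_{ji}=1=\sum_ia_{ij}b_{ji}.
\end{equation}
The last two equalities, valid for each $i$ and each $j$ respectively, say that $x_i^*(x_i)=1$ and $y_j^*(y_j)=1$, with $x_i=\sum_jb_{ji}y_j$ and $y_j=\sum_ia_{ij}x_i$ inserted. Domination of $\{y_j\}$ controls the rows of $(a_{ij})$. Indeed, for all scalars $c_j$,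
\[
\sum_j|c_j|^2=\Big(\sum_jc_jy_j^*\Big)\Big(\sum_j\overline{c_j}\,y_j\Big)\le\Big\|\sum_jc_jy_j^*\Big\|\,M\Big(\sum_j|c_j|^2\Big)^{1/2},
\]
so $(\sum|c_j|^2)^{1/2}\le M\|\sum c_jy_j^*\|$. With $c_j=a_{ij}$, and since $\|x_i^*\|\le K$ by \eqref{eq:dualnorm} (here the normalization of $\{x_i\}$ is used),
\begin{equation}\label{eq:rows}
\Big(\sum_j|a_{ij}|^2\Big)^{1/2}\le M\|x_i^*\|\le MK\qquad\text{for each }i .
\end{equation}

\emph{The inequality for the dual sums.} By $\sum_ja_{ij}b_{ji}=1$, the Cauchy--Schwarz inequality and \eqref{eq:rows}, $(\sum_j|b_{ji}|^2)^{1/2}\ge\frac1{MK}$ for each $i$. Lemma~\ref{lem:square} in $X^*$, for the basis $\{x_i^*\}$, the vectors $y_j^*=\sum_ib_{ji}x_i^*$ and $s_i=\frac1{MK}$, gives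
\[
\Big\|\sum_jy_j^*\Big\|\ge\frac1K\,\mathbb E\Big\|\sum_j\varepsilon_jy_j^*\Big\|\ge\frac1{\sqrt2\,\kappa MK^2}\Big\|\sum_ix_i^*\Big\| .
\]
As $K\ge1$, this implies the second inequality of the theorem.

\emph{The inequality for the sums.} The same argument in $X$, for the vectors $x_i=\sum_jb_{ji}y_j$, would need lower bounds for $\sum_i|b_{ji}|^2$ for each fixed $j$, whereas \eqref{eq:rows} only controls sums over $j$ for fixed $i$. Instead we fix a functional that norms $\sum y_j$ and transport it, coordinate by coordinate, to a functional that is large on $\sum x_i$. Choose $\phi=\sum_jw_jy_j^*$ with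
\[
\|\phi\|=1\qquad\text{and}\qquad\phi\Big(\sum_jy_j\Big)=\sum_jw_j=\Big\|\sum_jy_j\Big\| .
\]
Put $v_i=\sum_jw_ja_{ij}b_{ji}$. Summing over $i$ and using $\sum_ia_{ij}b_{ji}=1$, we see that $\sum_iv_i=\sum_jw_j$. By the Cauchy--Schwarz inequality and \eqref{eq:rows},
\[
|v_i|\le MK\,s_i,\qquad s_i=\Big(\sum_j|w_jb_{ji}|^2\Big)^{1/2}.
\]
The numbers $s_i$ are exactly those to which Lemma~\ref{lem:square} applies for the vectors $w_jy_j^*=\sum_iw_jb_{ji}x_i^*$. Using first the multiplier bound for $\{x_i^*\}$, then the lemma, then the unconditionality of $\{y_j^*\}$, we obtain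
\[
\Big\|\sum_iv_ix_i^*\Big\|\le\kappa MK\,\Big\|\sum_is_ix_i^*\Big\|\le\kappa MK\cdot\sqrt2\,\kappa\;\mathbb E\Big\|\sum_j\varepsilon_jw_jy_j^*\Big\|\le\sqrt2\,\kappa^2MK^2\,\|\phi\| .
\]
Since $\|\phi\|=1$,
\[
\Big\|\sum_jy_j\Big\|=\sum_iv_i=\Big(\sum_iv_ix_i^*\Big)\Big(\sum_ix_i\Big)\le\sqrt2\,\kappa^2MK^2\,\Big\|\sum_ix_i\Big\| .
\]

Finally, Theorem~\ref{thm:A} shows that both reverse inequalities fail for every $K>1$, even with $M=1$. \qed

\begin{thebibliography}{9}

\bibitem{Source}
A printed mathematics book, the source of the problem; Theorem 3.1, Corollary 3.4 and the remark on the domination hypothesis.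

\bibitem{Szarek}
Szarek, \emph{Studia Math.} 58, 1976.

\end{thebibliography}

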